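# Functions that are subharmonic on every complex line are upper semicontinuous

## 1. Finely open subsets of the unit disc

Let $D=\{a\in\mathbb C:|a|<1\}$ and $B(x,r)=\{y\in\mathbb C:|y-x|<r\}$. A subharmonic function takes values in $[-\infty,\infty)$, is upper semicontinuous (u.s.c.), satisfies the sub-mean value inequality, and is not identically $-\infty$ on any component of its domain.

**Definition (finely open).** A set $U\subset D$ is *finely open* if for each $x\in U$ there are $r>0$ with $\overline B(x,r)\subset D$ and a function $u$, subharmonic in a neighborhood of $\overline B(x,r)$, such that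
$$u(x)>0,\qquad \{y\in B(x,r):u(y)>0\}\subset U. \tag{1}$$
A set is *finely closed* if its complement in $D$ is finely open. The *fine interior* of a set is the union of the finely open sets that it contains.

**Example.** Let
$$v(a)=\sum_{j\ge1}2^{-j}\log|a-2^{-j}| .$$
On $D$ we have $|a-2^{-j}|<2$, so $v-\log 2=\sum_j 2^{-j}(\log|a-2^{-j}|-\log2)$ is a decreasing limit of subharmonic functions. Also $v(0)=-\log2\sum_j j2^{-j}=-2\log2$ is finite. So $v$ is subharmonic on $D$. Put $U=\{a\in D:v(a)>-2\}$. It is finely open: use $u=v+2$ on small discs. It contains $0$, since $-2\log2>-2$. It is not a Euclidean neighborhood of $0$, since $v(2^{-m})=-\infty$ for every $m$.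

Still, $U$ contains arbitrarily small circles around $0$. Let $|z|=\rho_m=\frac34 2^{-m}$. Then $|z-2^{-j}|\ge|\rho_m-2^{-j}|$. For $j\le m$ this bound equals $2^{-j}\big(1-\frac34 2^{j-m}\big)$; for $j\ge m+1$ it is at least $\frac34 2^{-m}-\frac12 2^{-m}=2^{-m-2}$. By concavity, $\log(1-\frac34x)\ge-x\log4$ on $[0,1]$. Therefore
$$v(z)\ \ge\ -\log2\sum_{j\le m}j2^{-j}-\log4\sum_{j\le m}2^{-j}2^{j-m}-(m+2)\log2\sum_{j>m}2^{-j}\ \ge\ -2\log2-(3m+2)2^{-m}\log2 ,$$
which exceeds $-2$ for all large $m$.

**What this is for.** We shall prove that a function of several complex variables that is subharmonic on complex lines is automatically u.s.c. In the proof, $a\in D$ is the slope of a line $z=aw$, and we look at the set of slopes for which a given bound holds near a given point. Such sets of slopes are in general not closed in the Euclidean sense, but they are finely closed. Two properties make this enough: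

- $D$ is not a countable union of finely closed sets with empty fine interior (Lemma 2);
- every finely open set contains, around each of its points, arbitrarily small full circles (Lemma 3).

A circle is exactly what the maximum principle needs.

## 2. Subharmonicity on lines, and the two theorems

A complex line in $\mathbb C^n$ is a set $L=\{a+\lambda b:\lambda\in\mathbb C\}$ with $b\ne0$; its *direction* is the point $[b]\in\mathbb P^{n-1}$. A function $\varphi$ on an open subset of $\mathbb C^n$, with values in $[-\infty,\infty)$, is called *plurisubharmonic* (psh) if locally it is u.s.c., $\not\equiv-\infty$, and either subharmonic or $\equiv-\infty$ on every complex line. Does upper semicontinuity follow from the other properties?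

**Definition (s.h.$^*$, property (L)).** Let $G\subset\mathbb C$ be open and connected. A function is *s.h.$^*$ on $G$* if it is subharmonic on $G$ or $\equiv-\infty$ on $G$. Let $\Omega\subset\mathbb C^n$ be open. A function $\varphi:\Omega\to[-\infty,\infty)$ has *property (L)* if for every complex line $L$ the restriction of $\varphi$ to each connected component of $L\cap\Omega$ is s.h.$^*$.

For instance, $\log|f|$ with $f$ holomorphic has property (L). Nothing is assumed about measurability or local boundedness of $\varphi$.

Upper semicontinuity on every line is by itself not enough. On $\mathbb C^2$ let $f=1$ on $\{z=w^2,\ w\neq0\}$ and $f=0$ elsewhere. A line meets the curve $z=w^2$ in at most two points, so $f$ restricted to a line is the indicator of a finite set, which is u.s.c. But $f(0)=0$ while $f(t^2,t)=1$ for $t\ne0$. So subharmonicity has to be used. (This $f$ violates the sub-mean value inequality at each point where it equals $1$.)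

**Theorem 1.** Let $n\ge1$, $\Omega\subset\mathbb C^n$ open, and let $\varphi:\Omega\to[-\infty,\infty)$ have property (L). Then $\varphi$ is upper semicontinuous. Hence, if $\varphi\not\equiv-\infty$ on every component of $\Omega$, it is plurisubharmonic.

So the answer is yes, for every $n\ge2$ and every open $\Omega$. Fewer lines suffice.

**Theorem 2.** Let $n\ge2$ and let $S\subset\mathbb P^{n-1}$ be a set of directions with non-empty interior. Suppose $\varphi:\Omega\to[-\infty,\infty)$ is s.h.$^*$ on the components of $L\cap\Omega$ for all lines $L$ with direction in $S$.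

(a) Then $\varphi$ is upper semicontinuous.

(b) If $S$ is dense and $\varphi\not\equiv-\infty$ on each component of $\Omega$, then $\varphi$ is plurisubharmonic. If $S$ is not dense, this conclusion fails for a suitable $\varphi$.

(c) In (a), "non-empty interior" cannot be replaced by "$S$ contains a basis of $\mathbb C^n$".

No complete description is claimed of the sets $S$ with empty interior for which upper semicontinuity follows.

We use these textbook facts about a function $v$ that is s.h.$^*$ on $G$.

- (S1) If $\overline B(x,r)\subset G$, the mean of $v$ over $|y-x|=\rho$ is at least $v(x)$ and is non-decreasing in $\rho\in(0,r]$.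
- (S2) Maximum principle: if $\overline B(x,r)\subset G$ and $v\le c$ on $|y-x|=r$, then $v\le c$ on $\overline B(x,r)$.
- (S3) A subharmonic function on connected $G$ is locally integrable. Hence an s.h.$^*$ function stays s.h.$^*$ on every subdomain.
- (S4) Sums of subharmonic functions with non-negative coefficients, not all zero, and maxima of finitely many are subharmonic, provided that in the case of sums the result is $\not\equiv-\infty$ on components. A decreasing limit of subharmonic functions on a connected set is s.h.$^*$.
- (S5) Riesz decomposition: if $u$ is subharmonic near $\overline B(0,r)$, then at every point of $B(0,r)$ we have $u(z)=\int_{\overline B(0,r)}\log|z-\zeta|\,d\mu(\zeta)+h(z)$, with $\mu$ a finite positive measure and $h$ harmonic on $B(0,r)$.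

## 3. Two cases in $\mathbb C^2$ by hand

Write points of $\mathbb C^2$ as $(z,w)$ and test upper semicontinuity at $0$.

**Logarithmically homogeneous functions.** Suppose $\varphi$ has property (L) on $\mathbb C^2$ and $\varphi(tx)=\varphi(x)+\log|t|$ for all $t\in\mathbb C$, so $\varphi(0)=-\infty$. The functions $a\mapsto\varphi(a,1)$ and $b\mapsto\varphi(1,b)$ are s.h.$^*$ on $\mathbb C$, hence u.s.c., hence bounded above by some $M$ on the closed unit disc. If $0<|w|$ and $|z|\le|w|$, then $\varphi(z,w)=\log|w|+\varphi(z/w,1)\le\log|w|+M$; similarly when $|w|\le|z|$. So $\varphi\to-\infty=\varphi(0)$ at $0$. Here one function of the slope controls all scales. In general the function $a\mapsto\varphi(aw,w)$ changes with $w$, and we need a bound uniform in $w$.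

**Functions bounded above near $0$.** Let $\varphi$ have property (L), with $\varphi\le M$ on $\{|z|,|w|\le R\}\subset\Omega$. Let $\varphi(0)<c<c'$ and assume $M>c$ (otherwise there is nothing to do).

*A cone.* For $0<|w|\le R$ put $v_w(a)=\varphi(aw,w)$. This is s.h.$^*$ on $D$, because it is $\varphi$ on the disc $|z|<|w|$ of the horizontal line through $(0,w)$. Let $w_m\to0$, $w_m\ne0$. For each $a\in D$, upper semicontinuity on the single line $z=aw$ gives $(v_{w_m}(a)-c)^+\to0$, and these numbers lie in $[0,M-c]$. By dominated convergence, $\int_0^{2\pi}(v_{w_m}(\tfrac34e^{i\theta})-c)^+d\theta\to0$. The function $(v_{w_m}-c)^+$ is subharmonic, so for $|a|\le\frac12$ it is at most its Poisson integral over $|a|=\frac34$, whose kernel is at most $\frac{3/4+1/2}{3/4-1/2}=5$. Hence $\sup_{|a|\le1/2}(v_{w_m}(a)-c)^+\to0$. As the sequence was arbitrary, there is $\delta\in(0,R]$ with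
$$\varphi(aw,w)\le c'\qquad\text{for }|a|\le\tfrac12,\ 0<|w|\le\delta .$$

*From the cone to a neighborhood.* The cone $|z|\le\frac12|w|$ is not a neighborhood of $0$. Fix $|\zeta|\le\delta/2$ and look at the vertical line $w\mapsto(\zeta,w)$. For $|w|=\delta$ we have $\zeta=aw$ with $|a|\le\frac12$, so $\varphi\le c'$ there. By (S2), $\varphi(\zeta,w)\le c'$ for $|w|\le\delta$. So $\varphi\le c'$ on a neighborhood of $0$.

The second half survives in general. The first half needed $M$: dominated convergence has no majorant when $\varphi$ is not known to be bounded above near $0$.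

## 4. Sets of slopes, and why the Euclidean Baire theorem does not apply

Without an upper bound, the first thing to try is a category argument. Stay in $\mathbb C^2$, let $c>\varphi(0)$, and put
$$F_k=\{a\in D:\varphi(aw,w)\le c\ \text{ for all } |w|\le\tfrac1k\}.$$
For each slope $a$, the restriction of $\varphi$ to $z=aw$ is u.s.c. at $0$, so $a\in F_k$ for some $k$: the $F_k$ cover $D$. If they were Euclidean closed, one of them would contain a disc, and we would have our cone. But $F_k$ is an intersection of sets $\{v\le c\}$ with $v$ s.h.$^*$. Upper semicontinuity makes $\{v<c\}$ open; it does not make $\{v\le c\}$ closed.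

This failure does occur. With $v$ as in Section 1, let $\varphi(z,w)=\sum_j2^{-j}\log|z-2^{-j}w|$ on $\mathbb C^2$. On $\{|z|,|w|\le M\}$ we have $|z-2^{-j}w|\le2M$, so $\varphi-\log(2M)$ is there a decreasing limit of functions with property (L); thus $\varphi$ has property (L). It satisfies $\varphi(aw,w)=\log|w|+v(a)$ for $w\neq0$, and $\varphi(0)=-\infty$. Fix $k$ and choose $c=-2-\log k$. Then $F_k=\{v\le-2\}$, which contains every $2^{-j}$ but not $0$.

Replacing $F_k$ by its Euclidean closure does not help: then we only know $v\le c$ on a dense set of slopes in some disc, and this gives nothing. Take $p_1,p_2,\dots$ dense in $D\setminus\{0\}$ and $c_j>0$ with $\sum_jc_j(1+|\log|p_j||)<\infty$. By the argument of Section 1, $\sum_jc_j\log|a-p_j|$ is subharmonic on $D$; it is $-\infty$ on a dense set and finite at $0$.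

So we change the topology: we take the weakest requirement under which the sets $\{v>c\}$ are open. That is the notion of Section 1. It remains to see that this topology still has the Baire property and that its open sets are rich enough for the maximum principle.

## 5. The fine topology: stability, Baire property, circles

**Lemma 1.** Finely open sets form a topology on $D$. It contains all Euclidean open subsets of $D$; all sets $\{y\in B(x,r):u(y)>0\}$ with $\overline B(x,r)\subset D$ and $u$ subharmonic near $\overline B(x,r)$; and all sets $\{v>c\}$ with $v$ s.h.$^*$ on $D$ and $c\in\mathbb R$.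

*Proof.* The only axiom that needs work is intersections; unions are immediate from the definition, and $\emptyset$, $D$ are covered by the Euclidean case below. Let $x\in U_1\cap U_2$ with $U_1,U_2$ finely open, and let $u_i,r_i$ be as in (1) for $U_i$. Let $0<\varepsilon<\frac12\min_iu_i(x)$. By upper semicontinuity choose $0<r\le\min(r_1,r_2)$ such that $u_i<u_i(x)+\varepsilon$ on $B(x,r)$ for $i=1,2$. Put
$$u=u_1+u_2-u_1(x)-u_2(x)+\varepsilon .$$
It is subharmonic near $\overline B(x,r)$ and $u(x)=\varepsilon>0$. Let $y\in B(x,r)$ with $u(y)>0$. Then $u_1(y),u_2(y)$ are finite and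
$$u_1(y)>u_1(x)+\big(u_2(x)-u_2(y)\big)-\varepsilon>u_1(x)-2\varepsilon>0 ,$$
because $u_2(y)<u_2(x)+\varepsilon$. Likewise $u_2(y)>0$. By (1), $y\in U_1\cap U_2$. So $u,r$ satisfy (1) for $U_1\cap U_2$ at $x$.

For a Euclidean open set take $u\equiv1$ on a small disc. For a point $y_0$ of $\{y\in B(x,r):u(y)>0\}$ take the same $u$ on a smaller disc around $y_0$ with closure in $B(x,r)$. For $\{v>c\}$ take $u=v-c$ on small discs if $v$ is subharmonic; if $v\equiv-\infty$ the set is empty. $\square$

In particular, $\{v\le c\}$ is finely closed for every s.h.$^*$ function $v$ on $D$.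

**Lemma 2 (Baire property).** If $D=\bigcup_{k\ge1}F_k$ with each $F_k$ finely closed, then some $F_k$ has non-empty fine interior.

*Proof.* We run the usual nested-set argument. The nested sets must be compact in the Euclidean sense, and the point is that fine neighborhoods contain Euclidean-compact fine neighborhoods, of the form $\{u\ge\text{const}\}$.

Suppose no $F_k$ has fine interior. Let $K_0\subset D$ be a closed disc of positive radius; its fine interior is non-empty by Lemma 1. Suppose $K_j$ is Euclidean compact with non-empty fine interior $U$. The set $U\setminus F_{j+1}$ is finely open by Lemma 1. It is non-empty, since otherwise $U\subset F_{j+1}$ would be a non-empty finely open subset of $F_{j+1}$. Choose $x\in U\setminus F_{j+1}$ and $u,r$ as in (1) for the set $U\setminus F_{j+1}$. Put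
$$K_{j+1}=\{y\in\overline B(x,r/2):u(y)\ge u(x)/2\}.$$
Since $u(x)/2>0$, (1) gives $K_{j+1}\subset U\setminus F_{j+1}\subset K_j\setminus F_{j+1}$. It is compact because $u$ is u.s.c. It contains $\{y\in B(x,r/2):u(y)-u(x)/2>0\}$, which contains $x$ and is finely open by Lemma 1. So the induction continues. The nested non-empty compact sets $K_j$ have a common point in $D$, and it lies in no $F_k$. This contradicts $D=\bigcup F_k$. $\square$

**Lemma 3 (circles).** If $u$ is subharmonic near $\overline B(x,r)$ and $u(x)>0$, then there are arbitrarily small $\rho>0$ with $u>0$ on $\{|y-x|=\rho\}$. Hence every finely open set containing $x$ contains arbitrarily small circles centered at $x$.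

*Proof.* Let $x=0$. The idea is to bound $u$ from below on the whole circle $|z|=\rho$ by a number depending on $\rho$ only, by rotating all the Riesz mass onto the ray through $z$; this is the worst position. Then we average over $\rho$.

**Step 1: reduction to a function of the radius.** The aim is a lower bound for $u$ that sees only $|z|$, up to a harmonic term. Write $u$ as in (S5). Let $\nu$ be the image of $\mu$ on $[0,r]$ under $\zeta\mapsto|\zeta|$, and let
$$P(\rho)=\int\log|\rho-s|\,d\nu(s)\in[-\infty,\infty).$$
Then $P(0)=\int\log|\zeta|\,d\mu(\zeta)=u(0)-h(0)$, which is finite because $0<u(0)<\infty$. Since $\log s\le\log r$ on $[0,r]$, finiteness gives $\nu(\{0\})=0$ and $\log s\in L^1(\nu)$. From $|z-\zeta|\ge\big||z|-|\zeta|\big|$,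
$$u(z)\ge P(|z|)+h(z)\qquad(|z|<r). \tag{2}$$

**Step 2: the mean of $P(\rho)-P(0)$ over $(0,\delta)$.** We express it as one integral against $\nu$. Let $0<\delta<r$. The function $\log|\rho-s|$ is bounded above for $\rho\in[0,\delta]$, $s\in[0,r]$, and $\nu$ is finite, so Tonelli's theorem applies (to a constant minus the integrand). We may subtract $P(0)=\int\log s\,d\nu$ since $\log s\in L^1(\nu)$. With $\rho=\delta x$,
$$\frac1\delta\int_0^\delta\big(P(\rho)-P(0)\big)\,d\rho=\int g(s/\delta)\,d\nu(s),\qquad g(t)=\int_0^1\log\Big|1-\frac xt\Big|\,dx\quad(t>0).$$

**Step 3: $g\ge-2$ and $g(t)\to0$ as $t\to\infty$.** These are what Fatou's lemma will need.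

- For $t\ge1$: $1-x/t\ge1-x$, so $g(t)\ge\int_0^1\log(1-x)\,dx=-1$.
- For $0<t<1$: $\log|1-x/t|=\log|x-t|-\log t\ge\log|x-t|$, so $g(t)\ge\int_0^1\log|x-t|\,dx=t\log t+(1-t)\log(1-t)-1\ge-\log2-1\ge-2$.
- For $t>1$: $0\ge g(t)\ge\log(1-1/t)\to0$ as $t\to\infty$.

**Step 4: choice of $\rho$.** For each $s>0$ we have $g(s/\delta)\to0$ as $\delta\to0$; the point $s=0$ has $\nu$-measure $0$; and $g\ge-2$ with $\nu$ finite. By Fatou's lemma, along any sequence $\delta\to0$,
$$\liminf_{\delta\to0}\int g(s/\delta)\,d\nu(s)\ge0 .$$
Let $\varepsilon=u(0)/2$. For all small $\delta$ the mean in Step 2 is $>-\varepsilon$, so some $\rho\in(0,\delta)$ has $P(\rho)>P(0)-\varepsilon$. Take $\delta$ also so small that $|h-h(0)|<\varepsilon$ on $B(0,\delta)$. By (2), on $|z|=\rho$,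
$$u(z)>P(0)-\varepsilon+h(0)-\varepsilon=u(0)-2\varepsilon=0 .$$
Since $\delta$ can be as small as we like, so can $\rho$.

For the last sentence, let $U$ be finely open with $x\in U$, take $u,r$ as in (1), and choose $\rho<r$: the circle lies in $\{y\in B(x,r):u(y)>0\}\subset U$. $\square$

## 6. Proof of Theorem 1: a cone of slopes, then a neighborhood

**Step 1: set-up.** We argue by induction on $n$. For $n=1$, $\varphi$ is s.h.$^*$ on each component of $\Omega$, hence u.s.c. Let $n\ge2$ and assume upper semicontinuity in dimension $n-1$. Write points of $\mathbb C^n$ as $(z',z,w)\in\mathbb C^{n-2}\times\mathbb C\times\mathbb C$ (no $z'$ if $n=2$), and let $\|\cdot\|$ be the sup norm. By translation it suffices to treat the point $0\in\Omega$. Let $c>\varphi(0)$ be real. We show $\varphi\le c$ near $0$. Choose $R>0$ with $\{\|(z',z,w)\|\le R\}\subset\Omega$, and let $k$ range over the integers $>1/R$. Put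
$$F_k=\big\{a\in D:\ \varphi(z',aw,w)\le c\ \text{ whenever }\|z'\|\le\tfrac1k,\ |w|\le\tfrac1k\big\}. \tag{3}$$
Since $|a|<1$, the points in (3) have norm $\le1/k<R$.

**Step 2: the sets $F_k$ cover $D$.** This uses the induction hypothesis on hyperplanes through $0$. Fix $a\in D$. The map $(z',w)\mapsto(z',aw,w)$ is linear, injective, and sends lines to lines. So $\varphi_a(z',w)=\varphi(z',aw,w)$ has property (L) on the open set $\{(z',w):(z',aw,w)\in\Omega\}\subset\mathbb C^{n-1}$, which contains $\{\|(z',w)\|\le R\}$. By induction $\varphi_a$ is u.s.c. Since $\varphi_a(0)=\varphi(0)<c$, there is $k$ with $\varphi_a\le c$ on $\{\|(z',w)\|\le1/k\}$, that is, $a\in F_k$.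

**Step 3: each $F_k$ is finely closed.** This is where the topology is adapted to the problem. $F_k$ is the intersection, over $\|z'\|\le1/k$ and $|w|\le1/k$, of the sets $\{a\in D:\varphi(z',aw,w)\le c\}$. For $w=0$ such a set is $D$ or $\emptyset$. For $w\neq0$, the function $a\mapsto\varphi(z',aw,w)$ is the restriction of $\varphi$ to the disc $\{(z',\zeta,w):|\zeta|<|w|\}$ of a line with direction $e_{n-1}$. The disc is connected and lies in $\Omega$, so the function is s.h.$^*$ on $D$ by (S3), and the set is finely closed by Lemma 1.

**Step 4: a circle of good slopes.** We combine Lemmas 2 and 3. By Lemma 2 some $F_k$ has a fine interior point $a_0$; fix this $k$. By Lemma 3, applied to the fine interior of $F_k$, there is $\rho>0$ with $|a_0|+\rho<1$ and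
$$\{a:|a-a_0|=\rho\}\subset F_k .$$

**Step 5: from the circle to the disc of slopes.** We get a bound on a cone. Fix $\|z'\|\le1/k$ and $0<|w|\le1/k$. The function $a\mapsto\varphi(z',aw,w)$ is s.h.$^*$ on $D$ and $\le c$ on $|a-a_0|=\rho$. By (S2),
$$\varphi(z',aw,w)\le c\qquad\text{for }|a-a_0|\le\rho,\ \|z'\|\le\tfrac1k,\ 0<|w|\le\tfrac1k. \tag{4}$$

**Step 6: from the cone to a neighborhood of $0$.** We use lines parallel to the axis $\{(0,a_0w,w)\}$ of the cone; far enough out, they enter the cone. Fix $\|z'\|\le1/k$ and $|\zeta|\le\rho/k$, and consider $w\mapsto(z',\zeta+a_0w,w)$. For $|w|\le1/k$,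
$$|\zeta+a_0w|\le(\rho+|a_0|)/k<1/k<R ,$$
so this closed disc lies in $\Omega$, and $\varphi$ is s.h.$^*$ on a connected neighborhood of it in the line. For $|w|=1/k$ we have $\zeta+a_0w=aw$ with $a=a_0+\zeta/w$ and $|a-a_0|=k|\zeta|\le\rho$, so $\varphi\le c$ there by (4). By (S2),
$$\varphi(z',\zeta+a_0w,w)\le c\qquad\text{for all }\|z'\|\le\tfrac1k,\ |\zeta|\le\tfrac\rho k,\ |w|\le\tfrac1k. \tag{5}$$
The map $(z',\zeta,w)\mapsto(z',\zeta+a_0w,w)$ is a linear isomorphism, so the points in (5) fill a neighborhood of $0$. Thus $\varphi\le c$ near $0$. As $c>\varphi(0)$ was arbitrary, $\varphi$ is u.s.c. at $0$. This completes the induction.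

**Step 7: plurisubharmonicity.** Assume now $\varphi\not\equiv-\infty$ on each component of $\Omega$. We know that $\varphi$ is u.s.c. and s.h.$^*$ on lines. The definition of psh also asks for $\varphi\not\equiv-\infty$ *locally*, on every non-empty open subset. This follows from the next lemma, which we shall need again.

**Lemma 4.** Let $\varphi:\Omega\to[-\infty,\infty)$ be u.s.c., s.h.$^*$ on the components of $L\cap\Omega$ for all lines $L$ parallel to a coordinate axis, and $\not\equiv-\infty$ on each component of $\Omega$. For $\rho_j\ge0$ with $\{|\zeta_j-z_j|\le\rho_j\ \text{for all }j\}\subset\Omega$ let $m(z;\rho_1,\dots,\rho_n)$ be the average of $\varphi$ over the torus $\{|\zeta_j-z_j|=\rho_j\}$. Then $m$ is non-decreasing in each $\rho_j$, $m\ge\varphi(z)$, and $\varphi\in L^1_{\rm loc}(\Omega)$. In particular $\varphi$ is not $\equiv-\infty$ on any non-empty open subset of $\Omega$.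

*Proof.* Since $\varphi$ is u.s.c., it is Borel and bounded above on compact sets, so $m\in[-\infty,\infty)$ is well defined and we may integrate in any order. Fix $j$. By Fubini, $m$ is the average over the angles $\theta_i$, $i\ne j$, of the circular mean of radius $\rho_j$ in the variable $\zeta_j$. By (S1) each such mean is non-decreasing in $\rho_j$ and at least the value at the center (trivially if $\varphi\equiv-\infty$ on that component). So $m$ is non-decreasing in $\rho_j\ge0$. Lowering the radii to $0$ one after another gives $m(z;\rho)\ge m(z;0,\dots,0)=\varphi(z)$.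

If $\varphi(p)>-\infty$ and the closed polydisc $\Delta$ of radius $r$ centered at $p$ lies in $\Omega$, then in polar coordinates
$$\int_\Delta\varphi\,dV=\int_{[0,r]^n}m(p;\rho)\prod_j2\pi\rho_j\,d\rho_j\ \ge\ \varphi(p)\,(\pi r^2)^n>-\infty .$$
Since $\varphi$ is bounded above on $\Delta$, it is integrable there.

Let $W$ be the set of points of $\Omega$ having a neighborhood on which $\varphi$ is integrable. $W$ is open, and it meets every component of $\Omega$ since each contains a $p$ with $\varphi(p)>-\infty$. $W$ is also closed in $\Omega$: let $x\in\Omega\cap\overline W$ and choose $r>0$ so that the closed polydisc of radius $2r$ about $x$ lies in $\Omega$. Near points of $W$ the function is finite almost everywhere, so there is $p$ with $\|p-x\|<r$ and $\varphi(p)>-\infty$. The closed polydisc of radius $r$ about $p$ lies in $\Omega$ and contains $x$ in its interior, so $x\in W$. Hence $W$ contains every component, that is, $W=\Omega$. $\square$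

With Lemma 4, Theorem 1 is proved. $\blacksquare$

## 7. An open set of directions: Theorem 2(a)

In Section 6 only some lines occurred: those of direction $e_{n-1}$ (Steps 3 and 5), those of direction $a_0e_{n-1}+e_n$ (Step 6), and, through the induction, lines inside the hyperplanes $z=aw$. We choose coordinates so that these can be taken with directions in $S$.

**Step 1: statement for the induction.** The induction needs a form that makes sense for $n=1$. Let $U\subset\mathbb P^{n-1}$ be non-empty and open, $n\ge1$, and let $\varphi$ be s.h.$^*$ on the components of $L\cap\Omega$ for all lines $L$ with direction in $U$. We claim $\varphi$ is u.s.c. Taking for $U$ the interior of $S$ gives (a). For $n=1$, $\mathbb P^0$ is a point, $U=\mathbb P^0$, and the claim is trivial.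

**Step 2: coordinates.** We want $[e_{n-1}]$ and all $[e_n+ae_{n-1}]$, $|a|<1$, to lie in $U$. Let $n\ge2$ and choose distinct $[b],[b']\in U$. For $\eta>0$ take linear coordinates in which $e_{n-1}=\eta b$ and $e_n=b'$. Then $[e_{n-1}]=[b]\in U$. Also $[e_n+ae_{n-1}]=[b'+a\eta b]$ is close to $[b']$ uniformly in $|a|<1$ when $\eta$ is small, hence in $U$. Fix such an $\eta$. A linear change of coordinates carries lines to lines and $U$ to an open set of directions, so the hypothesis is preserved. Translate the point under study to $0$, choose $c>\varphi(0)$, $R$ and $k$ as before, and define $F_k$ by (3).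

**Step 3: covering.** The induction hypothesis must apply to $\varphi_a(z',w)=\varphi(z',aw,w)$, for fixed $a\in D$. A line in $\mathbb C^{n-1}$ with direction $[(z',w)]$ is mapped to a line with direction $[(z',aw,w)]$. So $\varphi_a$ is s.h.$^*$ on lines with direction in
$$U_a=\{[(z',w)]\in\mathbb P^{n-2}:[(z',aw,w)]\in U\}.$$
This set is open, since $[(z',w)]\mapsto[(z',aw,w)]$ is well defined and continuous. It contains $[(0,1)]$, because $[(0,a,1)]=[e_n+ae_{n-1}]\in U$. By induction $\varphi_a$ is u.s.c., so $\varphi_a\le c$ on $\{\|(z',w)\|\le1/k\}$ for some $k$, and $a\in F_k$. Thus $\bigcup_kF_k=D$.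

**Step 4: the rest.** We check that the remaining steps use only lines with direction in $U$. For $w\ne0$ the function $a\mapsto\varphi(z',aw,w)$ lives on a line of direction $e_{n-1}$, with $[e_{n-1}]\in U$. So it is s.h.$^*$ on $D$, each $F_k$ is finely closed, Lemmas 2 and 3 give $k,a_0,\rho$ with $|a_0|+\rho<1$ and $\{|a-a_0|=\rho\}\subset F_k$, and (S2) gives (4). In Step 6 of Section 6 the line $w\mapsto(z',\zeta+a_0w,w)$ has direction $[e_n+a_0e_{n-1}]\in U$, since $|a_0|<1$. So (S2) applies on it and gives (5). Hence $\varphi\le c$ near $0$, and $\varphi$ is u.s.c. $\blacksquare$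

## 8. Dense sets of directions and regularization: Theorem 2(b)

**Sufficiency.** Let $S$ be dense with non-empty interior, and $\varphi\not\equiv-\infty$ on each component of $\Omega$.

**Step 1: coordinates and integrability.** We put ourselves in the situation of Lemma 4. By (a), $\varphi$ is u.s.c. The vectors with direction in the interior of $S$ form a non-empty open set, which lies in no hyperplane, so it contains a basis of $\mathbb C^n$. Use this basis as coordinates. Then Lemma 4 applies: $\varphi\in L^1_{\rm loc}(\Omega)$, $m$ is non-decreasing in each radius, and $m\ge\varphi$. The transformed set of directions, still called $S$, is again dense.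

**Step 2: smooth approximation from above.** We want smooth functions decreasing to $\varphi$. Let $\chi\ge0$ be a smooth radial function on $\mathbb C$ with support in the unit disc and $\int\chi=1$. On the open set of those $z$ whose closed polydisc of radius $\varepsilon$ lies in $\Omega$, put
$$\varphi_\varepsilon(z)=\int\varphi(z+\varepsilon\zeta)\prod_j\chi(\zeta_j)\,dV(\zeta)=\int_{[0,1]^n}m(z;\varepsilon\rho_1,\dots,\varepsilon\rho_n)\prod_j\chi(\rho_j)\,2\pi\rho_j\,d\rho_j .$$
The first form shows that $\varphi_\varepsilon$ is smooth, as a convolution of an $L^1_{\rm loc}$ function with a smooth compactly supported one. The second shows $\varphi_\varepsilon\ge\varphi$ and that $\varphi_\varepsilon$ decreases as $\varepsilon\downarrow0$. Moreover $\varphi_\varepsilon(z)$ is at most the supremum of $\varphi$ over the closed polydisc of radius $\varepsilon$ about $z$, which tends to $\varphi(z)$ by upper semicontinuity. So $\varphi_\varepsilon\downarrow\varphi$.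

**Step 3: the Levi form of $\varphi_\varepsilon$.** Here density enters. Let $[b]\in S$ and let $z$ be a point where $\varphi_\varepsilon$ is defined. For small $r>0$ and all $\zeta$ in the closed unit polydisc, the disc $\{z+\varepsilon\zeta+\lambda b:|\lambda|\le r\}$ lies in $\Omega$, so by (S1) $\varphi(z+\varepsilon\zeta)\le\frac1{2\pi}\int_0^{2\pi}\varphi(z+\varepsilon\zeta+re^{i\theta}b)\,d\theta$. Integrate against $\prod\chi(\zeta_j)$; Fubini is allowed since $\varphi$ is bounded above on compact sets. This gives
$$\varphi_\varepsilon(z)\le\frac1{2\pi}\int_0^{2\pi}\varphi_\varepsilon(z+re^{i\theta}b)\,d\theta .$$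
By Taylor expansion the right side equals $\varphi_\varepsilon(z)+r^2\sum_{j,k}\frac{\partial^2\varphi_\varepsilon}{\partial z_j\partial\bar z_k}(z)\,b_j\bar b_k+o(r^2)$. Hence the sum is $\ge0$. It is continuous in $b$, and the $b$ with $[b]\in S$ are dense, so it is $\ge0$ for all $b\in\mathbb C^n$. Thus $\varphi_\varepsilon$ is subharmonic on every line.

**Step 4: passage to the limit.** Let $G$ be a component of $L\cap\Omega$ for a line $L$. On each relatively compact subdomain $G'$ of $G$, $\varphi_\varepsilon$ is defined for small $\varepsilon$, is subharmonic, and decreases to $\varphi$. By (S4) $\varphi$ is s.h.$^*$ on $G'$. Exhaust $G$ by an increasing sequence of such $G'$. If $\varphi\not\equiv-\infty$ on $G$, then $\varphi\not\equiv-\infty$ on all sufficiently large $G'$, hence is subharmonic on these, hence on $G$. So $\varphi$ is s.h.$^*$ on $G$. With upper semicontinuity and Lemma 4, $\varphi$ is psh.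

**Necessity.** Let $S$ be not dense. We construct a quadratic form that is subharmonic in the directions of $S$ only because they stay away from one direction $b$. Some open set $V\subset\mathbb P^{n-1}$ misses $S$; let $[b]\in V$, $|b|=1$. For unit vectors $v$ the number $|v-\langle v,b\rangle b|$ depends continuously on $[v]$ and vanishes only at $[b]$. So it has a positive minimum on the compact set $\mathbb P^{n-1}\setminus V$, if that set is non-empty. Hence there is $\delta\in(0,1)$ with $|v-\langle v,b\rangle b|\ge\delta$ for all unit $v$ with $[v]\in S$. Put on $\mathbb C^n$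
$$\varphi(z)=|z-\langle z,b\rangle b|^2-\delta^2|\langle z,b\rangle|^2 .$$
This is a Hermitian form, so $\partial_\lambda\partial_{\bar\lambda}\varphi(a+\lambda v)=\varphi(v)$. For $|v|=1$, $[v]\in S$ we have $|\langle v,b\rangle|\le1$, so $\varphi(v)\ge\delta^2-\delta^2=0$, and $\varphi$ is subharmonic on all lines with direction in $S$. But $\varphi(b)=-\delta^2<0$, so $\varphi$ is not subharmonic on lines of direction $b$, and not psh. $\blacksquare$

So for $S$ with non-empty interior, plurisubharmonicity follows for all such $\varphi$ if and only if $S$ is dense.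

## 9. Coordinate directions are not enough: Theorem 2(c)

The following is a version of the example in J. Wiegerinck, *Separately subharmonic functions need not be subharmonic*, Proc. AMS 104 (1988). Let $n\ge2$ and $S=\{[e_1],\dots,[e_n]\}$. We build a function on $\mathbb C^n$ that is subharmonic on every line parallel to an axis and is not u.s.c. at $0$.

**Step 1: disjoint sectors.** They will keep the bumps of the construction apart. For $j\ge1$ put
$$T_j=\Big\{te^{i\theta}:t>\tfrac1{2j},\ |\theta-\tfrac1j|<\tfrac1{3j(j+1)}\Big\},\qquad K_j=\overline B(0,j)\setminus T_j,\qquad q_j=\tfrac1je^{i/j}\in T_j .$$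
The angular intervals lie in $(0,\frac76)$. Consecutive centers differ by $\frac1j-\frac1{j+1}=\frac1{j(j+1)}$, which exceeds the sum of the half-widths, since that is less than $\frac2{3j(j+1)}$. So each interval lies entirely above the next, and the $T_j$ are pairwise disjoint.

**Step 2: one bump.** We want a subharmonic function that vanishes on $K_j$ and is large at $q_j$. $K_j$ is compact. Its complement $T_j\cup\{|z|>j\}$ is a union of two connected open sets that meet, so it is connected; removing the point $q_j$ leaves it connected. By Runge's theorem, the function equal to $0$ near $K_j$ and $2$ near $q_j$ is approximated on $K_j\cup\{q_j\}$ by polynomials. So there is a polynomial $p_j$ with $|p_j|<1$ on $K_j$ and $|p_j(q_j)|>1$. Put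
$$f_j=C_j\log^+|p_j|,\qquad C_j=\frac{j}{\log|p_j(q_j)|}.$$
Then $f_j\ge0$ is continuous and subharmonic on $\mathbb C$, $f_j=0$ on $K_j$, and $f_j(q_j)=j$.

**Step 3: local finiteness in one variable.** This will make the sum below finite on axis-parallel lines. Fix $z\in\mathbb C$. For $j\ge|z|$, either $z\in K_j$ and $f_j(z)=0$, or $z\in T_j$. The latter happens for at most one $j$. So $f_j(z)=0$ for all but finitely many $j$.

**Step 4: the function.** Define
$$\varphi(z)=\sum_{j\ge1}f_j(z_1)f_j(z_2)\cdots f_j(z_n)\qquad\text{on }\mathbb C^n .$$
On a line parallel to a coordinate axis at least one other coordinate is fixed, because $n\ge2$. By Step 3 only finitely many terms are non-zero on that line, and each is a non-negative constant times a function $f_j$ of the moving coordinate. So $\varphi$ is finite and subharmonic on every such line. But $0\in K_j$ for all $j$, so $\varphi(0)=0$, while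
$$\varphi(q_j,\dots,q_j)\ge f_j(q_j)^n=j^n\to\infty,\qquad (q_j,\dots,q_j)\to0 .$$
Hence $\varphi$ is not u.s.c. at $0$. $\blacksquare$
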